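# A polynomial control system whose joining controls are discontinuous on a set of positive measure

## 1. A Cantor control on the line, and a wall that forbids motion

Take the system $\dot x=u$ on the real line, where the control $u$ is a measurable function of time with values in $[-1,1]$. Build a fat Cantor set $K\subset[0,1]$: at stage $n$ remove from each of the $2^{n-1}$ remaining intervals its open middle piece of length $4^{-n}$. The removed length is $\sum_n 2^{n-1}4^{-n}=\frac12$, so $K$ is compact, has empty interior, and $|K|=\frac12$. The control $u=1_K$ steers $0$ to $\frac12$ in time $1$.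

This control is bad. It is constant on each removed interval, hence analytic on an open dense set. But let $t_*$ be a density point of $K$, that is, $|K\cap(t_*-h,t_*+h)|/2h\to1$ as $h\downarrow0$. In every neighborhood of $t_*$ both $\{u=1\}$ and $\{u=0\}$ have positive measure, so no function equal to $u$ almost everywhere is continuous at $t_*$. By Lebesgue's density theorem, almost every point of $K$ is such a point.

It is also pointless to be this bad: the constant control $\frac12$ steers $0$ to $\frac12$ in the same time. So a bad control is no problem by itself. What matters is whether it can be replaced by a better one with the same end points.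

Replacement is not always so easy, because the system may leave no freedom. Consider on $\mathbb R^3$
$$\dot x=u,\qquad \dot y=x,\qquad \dot z=\Big(y^2-\frac{x^4}4\Big)^2,$$
and look for all trajectories from the origin back to the origin. Since $\dot z\ge0$ and $z$ goes from $0$ to $0$, we have $z\equiv0$ and therefore $y^2=x^4/4$ at all times. Put $P=y-\frac{x^2}2$ and $\Gamma=y+\frac{x^2}2$. Then $P\Gamma=0$ at all times, and
$$\dot P=(1-u)x,\qquad \dot\Gamma=(1+u)x .$$
Suppose $x\ne0$ at some time, and let $(\alpha,\omega)$ be the component of $\{x\neq0\}$ containing that time, so that $x(\alpha)=x(\omega)=0$. On $(\alpha,\omega)$ we have $\Gamma-P=x^2\ne0$, so exactly one of $P,\Gamma$ vanishes at each time. The two closed conditions are disjoint, so by connectedness the same one vanishes throughout. If $P\equiv0$, then $(1-u)x=0$ and $u=1$ a.e.; if $\Gamma\equiv0$, then $u=-1$ a.e. In both cases $x$ is strictly monotone on $(\alpha,\omega)$, which contradicts $x(\alpha)=x(\omega)$. So $x\equiv0$, and $u=0$ a.e. is the only control.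

A nonnegative analytic speed $\dot z$ thus acts as a wall that confines the trajectory to an analytic set. The confinement can force the control, here to be $0$. This raises the question of these notes: can an analytic system force every control that joins two given points to be as bad as $1_K$?

## 2. Analyticity off a null set: the statement

Consider a control system
$$\Sigma:\quad \dot x=f(x)+u\,g(x),\qquad x\in M,\quad u\in U=[-1,1],$$
where $M$ is a real analytic manifold and $f,g$ are real analytic vector fields on $M$. A *control* is a measurable $U$-valued function on an interval $I=[a,b]$. A *trajectory* of a control $u$ is an absolutely continuous curve $\gamma:I\to M$ with $\dot\gamma(t)=f(\gamma(t))+u(t)g(\gamma(t))$ for a.e. $t$; it goes from $p$ to $q$ if $\gamma(a)=p$ and $\gamma(b)=q$. For every such system it is known that if there is a trajectory from $p$ to $q$, then there is one whose control has the property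

(R) the control is real analytic on an open dense subset of $I$.

The control $1_K$ of Section 1 has property (R), so (R) is weak. We ask about two strengthenings: does the same conclusion hold (a) with an open dense set whose complement in $I$ has measure zero, and (b) with an open dense set whose complement in $I$ is countable? Both statements are false, and one example refutes both.

**Theorem 1.** For every $\varepsilon\in(0,1)$ there are an open set $M\subset\mathbb R^8$ (real-analytically diffeomorphic to $\mathbb R^8$), polynomial vector fields $f,g$ on $M$, and points $p,q\in M$ such that for $\dot\xi=f+ug$, $u\in[-1,1]$: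

1. there is a trajectory from $p$ to $q$;
2. every trajectory from $p$ to $q$ has duration $1/60$, and for its control $u:I\to[-1,1]$ there is a compact $K\subset I$ with $|K|\ge(1-\varepsilon)|I|$ such that every function $v$ with $v=u$ a.e. is discontinuous at every Lebesgue density point of $K$ in the interior of $I$.

Consequently, if $V\subset I$ is open in $I$ and $u$ agrees a.e. on $V$ with a function continuous on $V$, then $|I\setminus V|\ge|K|>0$. So (a) and (b) are false.

**Proof of the consequence from part 2.** Let $v$ be the continuous function on $V$ and $v=u$ off $V$. Then $v=u$ a.e., and $v$ is continuous at every point of $V$ in the interior of $I$. By part 2 no such point is a density point of $K$. Almost every point of $K$ is a density point of $K$, so $|V\cap K|=0$ and $|I\setminus V|\ge|K|>0$. If $u$ were real analytic on an open set $V$ with null complement, we would have a contradiction; a countable set is null, so the complement cannot be countable either. $\square$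

Besides Lebesgue's density theorem we use two elementary facts.

**(T)** If a Lipschitz function vanishes on a measurable set $T\subset\mathbb R$, its derivative vanishes a.e. on $T$. Indeed almost every point of $T$ is a density point of $T$ at which the function is differentiable. Such a point is a limit of other points of $T$, along which the difference quotients are $0$.

**(L)** A continuous function $\ell$ on an interval that is $\Lambda_0$-Lipschitz on each of finitely many relatively closed sets $T_1,\dots,T_n$ covering the interval is $\Lambda_0$-Lipschitz.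

**Proof of (L).** Induct on $n$; the case $n=1$ is trivial. Let $s<t$, say $s\in T_1$, and let $s'=\max(T_1\cap[s,t])$. Then $|\ell(s')-\ell(s)|\le\Lambda_0(s'-s)$. If $s'<t$, then for $s''\in(s',t)$ the interval $[s'',t]$ is covered by $T_2,\dots,T_n$, so by induction $|\ell(t)-\ell(s'')|\le\Lambda_0(t-s'')$. Let $s''\downarrow s'$ and add. $\square$

## 3. What a wall in the plane cannot do, and three devices

The most direct plan is to prescribe the bad curve. Let $\varphi(t)=\int_0^t1_K$ and look for an analytic $H(t,x)\ge0$ whose zero set is the graph of $\varphi$; then the system $\dot t=1$, $\dot x=u$, $\dot z=H(t,x)$ would force $x=\varphi(t)$. This fails for a precise reason.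

**Observation.** Let $\varphi:[a,b]\to\mathbb R$ be continuous, let $H$ be real analytic near its graph and not identically zero near any point of the graph, and let $H(t,\varphi(t))=0$ for all $t$. Then $\varphi$ is analytic off a finite set.

To see this, fix a time and move it, with the corresponding value of $\varphi$, to $0$. Write $H=t^\nu H_1$ with $H_1(0,\cdot)\not\equiv0$ near $0$. For $t\ne0$ we have $H_1(t,\varphi(t))=0$, and by continuity also at $t=0$. By the Weierstrass preparation theorem the zeros of $H_1$ near $0$ are those of a monic polynomial in $x$ with coefficients analytic in $t$. By Puiseux's theorem its distinct roots for small $t>0$ are convergent power series in some $t^{1/\nu'}$, and they stay distinct for all small $t>0$. By connectedness the continuous function $\varphi$ follows one of them, so it is analytic on some $(0,\tau)$, and likewise on some $(-\tau,0)$. By compactness finitely many times remain.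

So the wall cannot be the bad curve itself. It must leave choices, and something else must make the bad choice. We shall have trajectories that rest at $x=0$ and may leave this rest position only along rigid excursions with $|u|=1$. The set $K$ of rest times should have positive measure but empty interior. Three devices achieve this.

The first is a wall $H$ under which the excursions are rigid, so that each is described by a pair of integers, its *label*.

The second is a clock. Its principle is visible in the toy system $\dot t=1$, $\dot x=u$, $\dot d=x^2(t-\tau)$ with a constant $\tau$. Suppose $x\neq0$ on $(a,b)$, $x(a)=x(b)=0$ and $d(a)=d(b)$. Then $\int_a^bx^2(t-\tau)\,dt=0$, so $\tau$ is a weighted mean of the times in $(a,b)$. Hence $\tau\in(a,b)$, and there cannot be two disjoint excursions of this kind. In the real system $\tau$ will depend on the label, so each label can be used at most once. If the lengths of the excursions are summable with a small sum, $K$ keeps almost full measure. Without a clock the same short excursion could be used again and again, and no lower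 bound for $|K|$ would follow.

The third is a payoff $w$ that grows during an excursion made without pauses. We choose $q$ so that reaching $q$ means attaining the largest possible $w$. If $K$ contained an interval, one could insert an excursion there, provided that the dates $\tau$ of short excursions are dense, and $w$ would increase beyond its maximum. So $K$ has empty interior.

## 4. The eight-dimensional system

Let $k=19$ (so $k$ is odd and $k+1$ is even), let $\theta$ range over $\{2,3\}$, and let $m(X)=(X,X^2/2)$. Two numbers are determined, as an unordered pair, by their sum and the sum of their squares, so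
$$m(X)+m(Y)=m(X')+m(Y')\ \Longrightarrow\ \{X,Y\}=\{X',Y'\}\text{ as multisets}.\tag{1}$$
The coordinates are $(t,x,y_1,y_2,c,d,z,w)$, and $M=\{|x|<\delta\}$ with a small $\delta>0$. The map $x=\delta\tanh\zeta$ shows that $M$ is real-analytically diffeomorphic to $\mathbb R^8$. Write $y=(y_1,y_2)$ and put
$$P=\Big(y_1-\frac{x^2}2,\ y_2-\frac{x^4}4\Big),\qquad \Gamma=\Big(y_1+\frac{x^2}2,\ y_2+\frac{x^4}4\Big)=P+m(x^2),\qquad G=\Gamma_1^2-2\Gamma_2,$$
$$F_U=P_1^{2k+1}+\big(P_2+\tfrac12P_1^2\big)^{k+1},\quad F_2=\Gamma_1^{2k+1}-\big(\Gamma_2-\tfrac32\Gamma_1^2\big)^{k+1},\quad F_3=\Big(\frac{\Gamma_1}2\Big)^{2k+1}-\big(\Gamma_2-\Gamma_1^2\big)^{k+1},$$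
$$H=F_U^2F_2^2F_3^2\Big[G^2+d^2+\big((7c-x^7)^2-4\Gamma_1^7\big)^2\Big]\ge0 .$$
The system, with $g=\partial_x$, is
$$\dot t=1,\quad \dot x=u,\quad \dot y_1=x,\quad \dot y_2=x^3,\quad \dot c=x^2G-x^6,\quad \dot d=x^2G\,(tx^2-y_1),\quad \dot z=H,\quad \dot w=100x^4-y_1^2 .$$
The point $p$ has $t=\frac1{12}$ and all other coordinates $0$. The point $q$ will have $t=\frac1{10}$ and all other coordinates $0$ except $w=w^*$, chosen in Section 11. Since $\dot t=1$, we use the coordinate $t\in[\frac1{12},\frac1{10}]$ as time.

**Definition.** A trajectory from $p$ to a point with $t=\frac1{10}$ and $x=y=c=d=z=0$ ($w$ arbitrary) is *admissible*.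

For example, $u\equiv0$ gives an admissible trajectory: $x$ and $y$ stay $0$, so $P=0$, $F_U=0$, $H=0$, and everything except $t$ stays $0$. Along any admissible trajectory $z$ is nondecreasing and runs from $0$ to $0$, so $H=0$ at all times: the trajectory lies in $Z=\{H=0\}$.

The wall works through the two identities
$$\dot P=(1-u)\,x\,(1,x^2),\qquad \dot\Gamma=(1+u)\,x\,(1,x^2).\tag{2}$$
So $u=1$ freezes $P$, $u=-1$ freezes $\Gamma$, and $\Gamma-P=m(x^2)$ always. When $P$ moves, it moves in the direction $(1,x^2)$.

## 5. The four pieces of the zero set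

For $\eta\in\mathbb R$ write $A=\eta^k$ and $S=\eta^{k+1}\ge0$, so $S=\eta A$, and put
$$P_\eta=m(A)-m(A+S)=\big(-S,\,-AS-\tfrac12S^2\big),$$
$$\Gamma^\theta_\eta=P_\eta+m(\theta S)=\Big((\theta-1)S,\,-AS+\tfrac{\theta^2-1}2S^2\Big).$$

**Step 1: parametrizing $\{F_U=0\}$ and $\{F_\theta=0\}$.** We claim that $F_U=0$ iff $P=P_\eta$ for a unique $\eta$. Let $F_U=0$ and $S:=-P_1$. Then $S^{2k+1}=(P_2+\frac12P_1^2)^{k+1}\ge0$, so $S\ge0$. If $S=0$, then $P=0$, which is $P_\eta$ only for $\eta=0$. If $S>0$, put $A=-(P_2+\frac12P_1^2)/S$. Then $A^{k+1}=S^{2k+1}/S^{k+1}=S^k$, and $\eta=S/A$ satisfies $\eta^k=A^{k+1}/A^k=A$ and $\eta^{k+1}=S$; so $P=P_\eta$, and $\eta$ is determined by $P$. Conversely $P=P_\eta$ gives $P_1^{2k+1}=-S^{2k+1}$ and $(-AS)^{k+1}=(AS)^{k+1}=\eta^{(2k+1)(k+1)}=S^{2k+1}$, so $F_U=0$. In the same way, with $S=\Gamma_1/(\theta-1)$ and $-AS=\Gamma_2-\frac{\theta+1}{2(\theta-1)}\Gamma_1^2$ (the fraction is $\frac32$ for $\theta=2$ and $1$ for $\theta=3$), $F_\theta=0$ iff $\Gamma=\Gamma^\theta_\eta$ for a unique $\eta$.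

Finally, the square bracket in $H$ vanishes iff $G=0$, i.e. $\Gamma=m(A)$ with $A=\Gamma_1$, and $d=0$ and $(7c-x^7)^2=4A^7$; the last equation forces $A\ge0$. Hence $Z=\mathcal U\cup\mathcal V_2\cup\mathcal V_3\cup\mathcal D$ with the closed sets
$$\mathcal U=\{P=P_\eta,\ \eta\in\mathbb R\},\qquad \mathcal V_\theta=\{\Gamma=\Gamma^\theta_\eta,\ \eta\in\mathbb R\},$$
$$\mathcal D=\{\Gamma=m(A),\ A\ge0,\ d=0,\ (7c-x^7)^2=4A^7\}.$$

**Step 2: the set $E$ and the levels.** Let $E^+=\{P=0\}\subset\mathcal U$, $E^-=\{\Gamma=0\}\subset\mathcal V_\theta$ and $E=E^+\cup E^-$. These are the two curves of the example in Section 1, in one more $y$-variable. On $E^+\cap E^-$ we have $m(x^2)=0$, so $x=0$ and $y=0$. If $x=0$, then $P=\Gamma=y$, so a point of $E$ with $x=0$ has $y=0$.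

**Definition.** A point of $Z\setminus E$ has a *level* for each of the four sets that contains it: the parameter $\eta$ for $\mathcal U,\mathcal V_2,\mathcal V_3$, and $A^{1/k}$ for $\mathcal D$. A level is *small* if its modulus is $<\eta_0$, where $\eta_0\le\frac1{10}$ is an absolute constant, restricted further in Section 8.

Off $E$ the level is nonzero: $\eta=0$ on $\mathcal U$ means $P=0$, and $\eta=0$ on $\mathcal V_\theta$ or $A=0$ on $\mathcal D$ means $\Gamma=0$. For example, the level $\frac1{10}$ has $A=10^{-19}$ and $S=10^{-20}$, and the state with $x=0$, $y=P_{1/10}$ (other coordinates $0$) lies in $\mathcal U$ with this level. Near a point of $\mathcal B\setminus E$, where $\mathcal B$ is one of the four sets, the level on $\mathcal B$ is the restriction of a smooth function of the state: it is $S^2/(AS)$, with $S$ and $AS\ne0$ expressed through $P$ or $\Gamma$ as in Step 1, and $\Gamma_1^{1/k}$ on $\mathcal D$, where $\Gamma_1>0$.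

We assume $\delta^2\le\eta_0^{k+1}$; since $\eta_0\le\frac1{10}$, also $\delta^2\leq10^{-20}<2^{-k}$. For later use we record, by direct substitution:

* on $E$ and on $\mathcal D$: $G=0$, because $\Gamma$ is $m(x^2)$, $0$ or $m(A)$;
* on $\mathcal U$: $G=(x^2-S)^2-2\big(-AS-\tfrac12S^2+\tfrac12x^4\big)=2S(A+S-x^2)$ and $y_1=-S+\frac{x^2}2$;
* on $\mathcal V_\theta$: $G=2S(A+S-\theta S)$ (the same computation with $\theta S$ for $x^2$) and $y_1=(\theta-1)S-\frac{x^2}2$;
* on $\mathcal D$: $y_1=A-\frac{x^2}2$; on $E^+$: $y_1=\frac{x^2}2$.

**Lemma 2.** In $M$: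

(i) a point of $\mathcal U\cap\mathcal D\setminus E$ has equal levels and $x^2=A+S$;

(ii) a point of $\mathcal U\cap\mathcal V_\theta\setminus E$ has equal levels and $x^2=\theta S$;

(iii) at points of $\mathcal V_\theta\cap\mathcal D\setminus E$ both levels equal $1/(\theta-1)\ge\frac12$;

(iv) at points of $\mathcal V_2\cap\mathcal V_3\setminus E$ both levels are $\ge\frac12$ in modulus;

(v) points of $\mathcal U$ with $\eta\ne0$ are not in $E$; points of $\mathcal V_\theta$ with $\eta\neq0$ are not in $E$; a point of $\mathcal D$ with $A>0$ is in $E$ iff $x^2=A$, and then it is in $E^+$.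

Consequently a point of $Z\cap M\setminus E$ with one small level has all its levels equal, and lies in no $\mathcal V_\theta\cap\mathcal D$ and not in $\mathcal V_2\cap\mathcal V_3$.

**Proof.** (i) Let $\eta$ be the level on $\mathcal U$ and $\Gamma=m(A')$. From $\Gamma=P_\eta+m(x^2)$ we get $m(A')+m(A+S)=m(A)+m(x^2)$, so $\{A',A+S\}=\{A,x^2\}$ by (1). If $A'=x^2$, then $P=\Gamma-m(x^2)=0$, which is excluded off $E$. So $A'=A$ and $x^2=A+S$. As $A=A'>0$ and $k$ is odd, the levels agree.

(ii) Let $\eta,\eta'$ be the levels for $\mathcal U,\mathcal V_\theta$, with $A,S$ and $A',S'$. The first coordinate of $\Gamma=P+m(x^2)$ gives $x^2=S+(\theta-1)S'$. Inserting this into the second coordinate, $-A'S'+\frac{\theta^2-1}2S'^2=-AS-\frac12S^2+\frac12x^4$, we get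
$$AS-A'S'=(\theta-1)SS'+\frac{(\theta-1)^2-(\theta^2-1)}2S'^2=(\theta-1)S'(S-S').$$
Since $S,S'\le x^2<\delta^2\le\eta_0^{k+1}$, both levels are small. Let $\mu=\max(|\eta|,|\eta'|)>0$. For $a\ge b\ge0$ we have $a^{2k+1}-b^{2k+1}\ge a^k(a^{k+1}-b^{k+1})$. Hence $|AS-A'S'|=|\eta^{2k+1}-\eta'^{2k+1}|\ge\mu^k|S-S'|$ if the levels have the same sign; for opposite signs the left side is even larger. The other side is at most $2\mu^{k+1}|S-S'|$ in modulus. As $2\mu<1$, this forces $S=S'$. Then $AS=A'S'$, i.e. $\eta^{2k+1}=\eta'^{2k+1}$, so $\eta=\eta'$ and $x^2=\theta S$.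

(iii) $\Gamma^\theta_\eta=m(A')$ says $A'=(\theta-1)S$ and $-AS+\frac{\theta^2-1}2S^2=\frac{(\theta-1)^2}2S^2$, so $AS=(\theta-1)S^2$. As $S>0$, $A=(\theta-1)S=(\theta-1)\eta A$, so $\eta=\frac1{\theta-1}$ and $A'=A$.

(iv) Let $\eta,\eta'$ be the levels for $\mathcal V_2,\mathcal V_3$. Comparing first coordinates, $S=2S'$; comparing second coordinates, $-AS+\frac32S^2=-A'S'+4S'^2$, so $AS-A'S'=6S'^2-4S'^2=2S'^2$. As $|\eta|\ge|\eta'|$, we have $|AS-A'S'|\ge|\eta|^k\cdot2|\eta'|^{k+1}-|\eta'|^{2k+1}\ge|\eta'|^{2k+1}$. So $2|\eta'|^{2k+2}\ge|\eta'|^{2k+1}$, and $|\eta|\ge|\eta'|\ge\frac12$.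

(v) Let $\eta\neq0$. On $\mathcal U$ we have $P_\eta\ne0$, so the point is not in $E^+$. In $E^-$ we would have $P_\eta=-m(x^2)$, so $S=x^2$ and $AS=0$, which is false. On $\mathcal V_\theta$ we have $\Gamma\ne0$, so the point is not in $E^-$. In $E^+$ we would have $\Gamma^\theta_\eta=m(x^2)$, and as in (iii) $x^2=A=(\theta-1)^{-k}\ge2^{-k}>\delta^2$, impossible in $M$. On $\mathcal D$ with $A>0$, $\Gamma=m(A)\ne0$, so the point is not in $E^-$; it is in $E^+$ iff $m(A)=m(x^2)$, i.e. $x^2=A$.

For the consequence, suppose first that the point is in some $\mathcal V_\theta\cap\mathcal D$. Then $\mathcal D$ and every $\mathcal V_{\theta'}$ containing it have levels $\ge\frac12$ by (iii), and so does $\mathcal U$, if it contains the point, by (i). If the point is in $\mathcal V_2\cap\mathcal V_3$, both these levels have modulus $\ge\frac12$ by (iv), hence also those of $\mathcal U$ and $\mathcal D$, if present, by (ii) and (iii). So neither happens when some level is small, and then (i) and (ii) give equality of all levels. $\square$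

## 6. The level is constant along a trajectory

The level is a continuous parameter, and nothing so far stops it from drifting. The next lemma uses the direction in (2): for $P$ to slide along the curve $\eta\mapsto P_\eta$, the number $x^2$ must equal the slope of that curve at all those times, and following the slope would need $|u|>1$.

**Lemma 3.** Let $\gamma$ be a trajectory in $Z\cap M$ on an interval $I$, with $\gamma(t)\notin E$ on $I$ and a small level at some time. Then all levels at all times of $I$ equal one constant $\eta$. Consequently, a.e. in $I$: $(1-u)x=0$ when $\gamma\in\mathcal U$, and $(1+u)x=0$ when $\gamma\in\mathcal D\cup\mathcal V_2\cup\mathcal V_3$.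

**Proof.** **Step 1: a locally Lipschitz level function.** Let $\Omega$ be the set of $t\in I$ with a small level. Near $t_0\in\Omega$ the state lies only in those closed sets $\mathcal B$ that contain $\gamma(t_0)$. By Lemma 2 the levels at $t_0$ are all equal and small, and the level on each $\mathcal B$ is continuous. So $\Omega$ is open in $I$, and the common level $\ell(t)$ is well defined and continuous on $\Omega$. Let $T_{\mathcal B}=\{t\in I:\gamma(t)\in\mathcal B\}$, a relatively closed set. On $T_{\mathcal B}$ near $t_0$, $\ell$ is the composition of a smooth function with the locally Lipschitz curve $\gamma$. By (L), $\ell$ is locally Lipschitz on $\Omega$. Since the sets $T_{\mathcal B}$ cover $\Omega$, it is enough to show $\dot\ell=0$ a.e. on each.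

**Step 2: $\dot\ell=0$ a.e. on $T_{\mathcal U}$.** Differentiating, $\partial_\eta P_\eta=-(k+1)\eta^k(1,\lambda(\eta))$ with $\lambda(\eta)=\frac{2k+1}{k+1}\eta^k+\eta^{k+1}$. By (T) applied to $P-P_\ell$, a.e. on $T_{\mathcal U}\cap\Omega$
$$(1-u)\,x\,(1,x^2)=-(k+1)\ell^k\,\dot\ell\,(1,\lambda(\ell)).$$
Let $B=\{t\in T_{\mathcal U}\cap\Omega:\dot\ell\ne0\}$ and suppose $|B|>0$. A.e. on $B$ the right side is nonzero, so $x\ne0$ and $x^2=\lambda(\ell)$. If $\ell<0$, then $\lambda(\ell)=\ell^k\big(\frac{2k+1}{k+1}+\ell\big)<0$, impossible. So $\ell>0$ a.e. on $B$. By (T) applied to $x^2-\lambda(\ell)$, a.e. on $B$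
$$2xu=\lambda'(\ell)\dot\ell=-L(1-u)x,\qquad L=\frac{\lambda'(\ell)}{(k+1)\ell^k}=\frac{k(2k+1)}{(k+1)^2\ell}+1>2,$$
since $\frac{k(2k+1)}{(k+1)^2}=\frac{741}{400}$ and $\ell<\frac1{10}$. So $(L-2)u=L$ and $u=\frac L{L-2}>1$, impossible.

**Step 3: $\dot\ell=0$ a.e. on $T_{\mathcal V_\theta}$.** Here $\partial_\eta\Gamma^\theta_\eta=(\theta-1)(k+1)\eta^k(1,\Lambda(\eta))$ with $\Lambda(\eta)=-a\eta^k+(\theta+1)\eta^{k+1}$ and $a=\frac{2k+1}{(k+1)(\theta-1)}=\frac{1.95}{\theta-1}$. As before, a.e. where $\dot\ell\ne0$ we have $(1+u)x=(\theta-1)(k+1)\ell^k\dot\ell$, so $x\ne0$, and $x^2=\Lambda(\ell)$. For $0<\ell<\frac1{10}$ we have $\Lambda(\ell)=\ell^k(-a+(\theta+1)\ell)<0$, because $-1.95+0.3<0$ and $-0.975+0.4<0$; impossible. For $\ell<0$, (T) gives also $2xu=\Lambda'(\ell)\dot\ell$, so $2u=\hat L(1+u)$ with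
$$\hat L=\frac{\Lambda'(\ell)}{(\theta-1)(k+1)\ell^k}=\frac{k(2k+1)}{(k+1)^2(\theta-1)^2|\ell|}+\frac{\theta+1}{\theta-1}>2 .$$
So $u=-\frac{\hat L}{\hat L-2}<-1$, impossible.

**Step 4: $\dot\ell=0$ a.e. on $T_{\mathcal D}$.** With $A=\ell^k$ and $\Gamma=m(A)$, (T) gives a.e. $(1+u)x(1,x^2)=\dot A(1,A)$. If $\dot A\ne0$, then $x^2=A$, so $P=\Gamma-m(x^2)=0$ and $\gamma\in E$, which is excluded. So $\dot A=0$, and $\dot\ell=0$ because $\ell>0$ here.

**Step 5: $\Omega=I$.** By Steps 2–4, $\ell$ is a constant $\eta$ on each component of $\Omega$. Let $t_*\in I$ be an end point of a component. Some $\mathcal B$ contains $\gamma(t)$ for a sequence of times $t\to t_*$ in the component. As $\mathcal B$ is closed and $\gamma(t_*)\notin E$, $\gamma(t_*)\in\mathcal B\setminus E$, and its level there is $\eta$ by continuity. So $t_*\in\Omega$. Each component is therefore open and closed in $I$, and $\Omega=I$. At each time all levels equal $\ell$ by Lemma 2.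

For the last claim, on $T_{\mathcal U}$ the Lipschitz function $P-P_\eta$, with $\eta$ constant, vanishes, so $(1-u)x=0$ a.e. there by (T) and (2). The other cases are the same with $\Gamma$. $\square$

The next lemma finds the only doors through which a trajectory can leave $E$.

**Lemma 4.** Let $\gamma$ be a trajectory in $Z\cap M$ on $[s_1,s_2)$ with $\gamma(s_1)\in E$ and $\gamma\notin E$ on $(s_1,s_2)$. Then $\gamma(s_1)\in E^+\cap\mathcal D$ and $x(s_1)\ne0$. All levels on $(s_1,s_2)$ equal a constant $\eta\in(0,\eta_0)$ with $\eta^k=x(s_1)^2$. Just after $s_1$, $\gamma$ is in $\mathcal D$ only, and $u=-1$ a.e.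

**Proof.** *Case $x(s_1)=0$.* Then $P(s_1)=\Gamma(s_1)=0$, so $P,\Gamma\to0$ as $t\downarrow s_1$. Levels satisfy $S=-P_1$ on $\mathcal U$, $S=\Gamma_1/(\theta-1)$ on $\mathcal V_\theta$ and $A=\Gamma_1$ on $\mathcal D$, so they tend to $0$ and are small near $s_1$. By Lemma 3 the level is a constant $\eta\neq0$. Then at each time $P=P_\eta$, or $\Gamma=\Gamma^\theta_\eta$, or $\Gamma=m(\eta^k)$, all of them fixed nonzero vectors. This contradicts $P,\Gamma\to0$.

*Case $\gamma(s_1)\in E^+$, $X_0=x(s_1)^2>0$.* Then $\gamma(s_1)\notin E^-$. It is not in $\mathcal V_\theta$: with $\eta\ne0$ by Lemma 2(v), with $\eta=0$ because this means $E^-$. So near $s_1$ we are in $\mathcal U\cup\mathcal D$. Near $s_1$, $x$ has constant sign, and for $t>s_1$, $P(t)=\int_{s_1}^t(1-u)x\,(1,x^2)\,d\tau\ne0$ since $\gamma(t)\notin E$. The weight $(1-u)x$ does not change sign, so $P_1\ne0$ and $P_2/P_1$ is a weighted average of values of $x^2$ near $s_1$, hence $\ge X_0/2$. On $\mathcal U$, however, $P_2/P_1=\eta^k+\frac12\eta^{k+1}\to0$ as $P\to0$. So just after $s_1$ we are in $\mathcal D$ and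 not in $\mathcal U$. There $A(t)=\Gamma_1\to X_0<\delta^2\le\eta_0^{k+1}<\eta_0^k$, so the level is small. By Lemma 3 the level is constant, so $A\equiv X_0$, $\eta^k=X_0$, and $(1+u)x=0$ with $x\ne0$ gives $u=-1$ a.e. near $s_1$. Since $\mathcal D$ is closed, $\gamma(s_1)\in\mathcal D$.

*Case $\gamma(s_1)\in E^-$, $X_0>0$.* Then $P(s_1)=-m(X_0)\ne0$, and $\gamma(s_1)\notin\mathcal U$ by Lemma 2(v). So near $s_1$ we are in $\mathcal V_2\cup\mathcal V_3\cup\mathcal D$. As before, $\Gamma(t)=\int_{s_1}^t(1+u)x\,(1,x^2)\,d\tau\ne0$ and $\Gamma_2/\Gamma_1\ge X_0/2$ just after $s_1$. But $\Gamma_2/\Gamma_1$ equals $\frac{1}{\theta-1}\big(-A+\frac{\theta^2-1}2S\big)$ on $\mathcal V_\theta$ and $\frac A2$ on $\mathcal D$, and both tend to $0$ as $\Gamma\to0$. Contradiction. $\square$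

## 7. Excursions from $E$: legs and junctions

Let $\gamma$ be admissible and let $(s_1,s_2)$ be a component of the open set $\{\gamma\notin E\}$. At times $\frac1{12}$ and $\frac1{10}$ we have $x=y=0$, so the state is in $E$; hence $\gamma(s_1),\gamma(s_2)\in E$. By Lemma 4 there is a constant level $\eta\in(0,\eta_0)$. Put
$$\beta=\sqrt A=|x(s_1)|,\qquad \varrho=\sqrt{A+S},\qquad \sigma_\theta=\sqrt{\theta S}.$$
Since $S=\eta A$ and $3\eta<1$, $\sigma_2<\sigma_3<\beta<\varrho$. For orientation, at $\eta=\frac1{10}$ these numbers are $\sqrt2,\sqrt3,\sqrt{10},\sqrt{11}$ times $10^{-10}$.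

By Lemma 3 and (T), a.e.: $u=0$ where $x=0$; where $x\neq0$, $u=1$ on $\mathcal U$ and $u=-1$ on $\mathcal D,\mathcal V_\theta$. So while the state is in $\mathcal D$ or in $\mathcal V_\theta$ (resp. $\mathcal U$), $x$ decreases (resp. increases) with slope $\mp1$, except that it may *pause* at $x=0$ for a time interval. During a pause $y,c,d$ are constant, because their derivatives contain a factor $x$. By Lemma 2, two of the sets can meet only at *junctions*: $\mathcal U\cap\mathcal D$ at $|x|=\varrho$ and $\mathcal U\cap\mathcal V_\theta$ at $|x|=\sigma_\theta$.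

**Step 1: re-entry into $E$.** We show that the excursion ends on $\mathcal D$. If $\gamma(t)\in\mathcal U$ (or $\mathcal V_\theta$) for a sequence $t\uparrow s_2$, then $\gamma(s_2)\in E$ lies in $\mathcal U$ (or $\mathcal V_\theta$) with level $\eta\ne0$, against Lemma 2(v). So just before $s_2$ the state is in $\mathcal D$ only, $\gamma(s_2)\in\mathcal D$, and by Lemma 2(v) $\gamma(s_2)\in E^+$ with $|x(s_2)|=\beta$.

**Step 2: junction times are finite in number.** This excludes infinitely many switches. Let $\gamma(\tau)\in\mathcal U\cap\mathcal B$ with $\mathcal B\in\{\mathcal D,\mathcal V_2,\mathcal V_3\}$, $\tau\in(s_1,s_2)$, and $x_J=x(\tau)\ne0$. Choose $h>0$ such that on $(\tau-h,\tau+h)$ only $\mathcal U$ and $\mathcal B$ are present, $x\ne0$, and $x=x_J$ is the only possible junction value. Let $Q=T_{\mathcal U}\cap T_{\mathcal B}\cap(\tau-h,\tau+h)$, so $x=x_J$ on $Q$. A.e. on $Q$ both $u=1$ and $u=-1$ hold, so $|Q|=0$. Let $(\alpha,\omega)$ be a component of $(\tau,\tau+h)\setminus Q$; then $\alpha\in Q$. By connectedness $(\alpha,\omega)$ lies in exactly one of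 $T_{\mathcal U},T_{\mathcal B}$, so $x$ is strictly monotone there. If $\omega<\tau+h$, then $\omega\in Q$ and $x(\omega)=x_J=x(\alpha)$, impossible. So every component ends at $\tau+h$; there is thus only one, and since $|Q|=0$ it is $(\tau,\tau+h)$. Symmetrically, a component $(\alpha,\omega)$ of $(\tau-h,\tau)\setminus Q$ has $\omega\in Q$, hence $\alpha=\tau-h$, and $(\tau-h,\tau)\cap Q=\emptyset$. So junction times are isolated. They form a relatively closed subset of $(s_1,s_2)$ and stay away from $s_1$ and $s_2$, near which only $\mathcal D$ is present. Hence there are finitely many.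

Between consecutive junction times the state is in exactly one of the four sets, by connectedness. The motion is a finite succession of *legs*, each on one of the four sets. Legs begin and end with $x\neq0$. Along a $\mathcal D$-leg $(7c-x^7)^2=4\beta^{14}$, so by continuity
$$7c-x^7=-2e\beta^7,\qquad e=\pm1\text{ constant along the leg.}\tag{3}$$

**Step 3: the two possible itineraries.** The excursion must end on $\mathcal D$ with $|x|=\beta$, and this excludes all wrong turns.

*Type I: $x(s_1)=\beta$.* On $\mathcal D$, $x$ decreases from $\beta$, and no junction occurs while $|x|\le\beta$, since $\varrho>\beta$. So the state stays in $\mathcal D$ until $|x|=\beta$ again, that is, until $x=-\beta$, where it is in $E^+$. Thus $x(s_2)=-\beta$.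

*Type II: $x(s_1)=-\beta$.* On $\mathcal D$, $x$ decreases below $-\beta$. If the state stayed on $\mathcal D$ until $s_2$, we would have $x(s_2)<-\beta$, which is false; so there is a junction, at $x=-\varrho$. Continuing on $\mathcal D$ below $-\varrho$ meets no further junction and never returns to $E$. So there is a switch to $\mathcal U$ at $-\varrho$. On $\mathcal U$, $x$ increases. A switch to $\mathcal V_\theta$ at $x=-\sigma_\theta$ leads to a descent without further junctions, which never returns to $\mathcal D$, so it does not occur. A switch to $\mathcal V_\theta$ at $x=\sigma_\theta$ is possible. On $\mathcal V_\theta$, $x$ then decreases to $-\sigma_\theta$, and there one must switch back to $\mathcal U$, since otherwise the descent goes on without junctions. On $\mathcal U$, going beyond $x=\varrho$ likewise meets no junction, so at $x=\varrho$ one must switch to $\mathcal D$. On $\mathcal D$, $x$ decreases from $\varrho$ to $\beta$ without junctions, and there the state is in $E^+$. So the sequence is: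

* $\mathcal D$ from $-\beta$ to $-\varrho$, then $\mathcal U$;
* $N=N_2+N_3\ge0$ *loops*, each consisting of $\mathcal V_\theta$ from $\sigma_\theta$ to $-\sigma_\theta$ and then $\mathcal U$, where $N_\theta$ is the number of uses of $\mathcal V_\theta$;
* $\mathcal U$ reaches $\varrho$; then $\mathcal D$ from $\varrho$ to $\beta$.

Thus $x(s_2)=\beta$. For type II let $e,e'$ be the signs in (3) on the initial and final $\mathcal D$-legs, and $j=(e-e')/2\in\{-1,0,1\}$.

## 8. The $c$-equation makes the level discrete, the $d$-equation fixes the date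

We now compute how $c$ and $d$ change during a type II excursion. The $\mathcal U$-legs together cover $[-\varrho,\varrho]$ once, and additionally $[-\sigma_\theta,\sigma_\theta]$ once for each use of $\mathcal V_\theta$. On $\mathcal U$, $G=2S(\varrho^2-x^2)$; on $\mathcal V_\theta$, $G=2S(\varrho^2-\sigma_\theta^2)$. Put
$$r=\eta^{-5/2},\qquad n_\theta=N_\theta\theta^{3/2},\qquad n=n_2+n_3,\qquad \Theta=\frac{2n_2+3n_3}n\in[2,3]\ \text{ if }n>0 .$$
The symbol $O(\cdot)$ and the letters $c,C>0$ used in bounds refer to absolute constants, for $0<\eta<\frac1{10}$, independent of $N_2,N_3,\delta,\varepsilon$.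

**Step 1: the $c$-equation.** At the start of the first $\mathcal U$-leg, $x=-\varrho$ and $7c=-\varrho^7-2e\beta^7$; at the end of the last, $x=\varrho$ and $7c=\varrho^7-2e'\beta^7$. So $c$ changes by $\frac27\varrho^7+\frac47j\beta^7$. On the other hand $\dot c=x^2G-x^6$, pauses contribute nothing, and $|\dot x|=1$ otherwise. A passage of $\mathcal U$ over $[-\rho,\rho]$ contributes $4S\big(\frac{\varrho^2\rho^3}3-\frac{\rho^5}5\big)-\frac27\rho^7$, and a $\mathcal V_\theta$-leg contributes $\frac43S(\varrho^2-\sigma_\theta^2)\sigma_\theta^3-\frac27\sigma_\theta^7$. Adding,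
$$\frac8{15}S\varrho^5-\frac27\varrho^7+\sum_\theta N_\theta\Big[\frac83S\varrho^2\sigma_\theta^3-\frac{32}{15}S\sigma_\theta^5-\frac47\sigma_\theta^7\Big]=\frac27\varrho^7+\frac47j\beta^7 .$$
Divide by $A^{7/2}\eta^{5/2}$, using $S=\eta A$, $\varrho^2=A(1+\eta)$, $\sigma_\theta^2=\theta\eta A$, $\beta^2=A$:
$$\sum_\theta n_\theta b_\theta(\eta)=r\,R_j(\eta),\qquad b_\theta=\frac83(1+\eta)-\frac{32}{15}\theta\eta-\frac47\theta^2\eta,\tag{4}$$
$$R_j=\frac47(1+\eta)^{7/2}+\frac47j-\frac8{15}\eta(1+\eta)^{5/2}.$$
Each $b_\theta$ is affine and decreasing in $\eta$, with $b_\theta(0)=\frac83$, $b_2(\frac1{10})>2.2$ and $b_3(\frac1{10})>1.7$. So $b_\theta\ge1.7$ on $[0,\frac1{10}]$. Also $R_1(0)=\frac87$, $R_0(0)=\frac47$, $R_{-1}(0)=0$.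

Equation (4) makes the level discrete: given integers $N_2,N_3$ and $j$, it is one equation for $\eta$. The simplest case shows that loops are needed. For $N_2=N_3=0$ it reads $R_j(\eta)=0$, while for $0<\eta<\frac1{10}$
$$R_{-1}(\eta)=\int_0^\eta2(1+s)^{5/2}\,ds-\frac8{15}\eta(1+\eta)^{5/2}\ge\eta\Big(2-\frac8{15}(1.1)^{5/2}\Big)>0,$$
and $R_0,R_1$ are larger. So there is no excursion of type II without loops.

**Step 2: the $d$-equation.** We have $d=0$ at $x=-\varrho$ (start) and at $x=\varrho$ (end), because these states are in $\mathcal D$. Since $\dot d=x^2G(tx^2-y_1)$,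
$$\int t\,x^4G\,dt=\int x^2y_1G\,dt\quad\text{over the }\mathcal U\text{- and }\mathcal V\text{-legs.}$$
Each of these legs crosses $x=0$; split it there into two half-legs. For a half-leg $h$ let $\rho_h$ be its radius, $t_h$ the time at which it is at $x=0$ (arrival if incoming, departure if outgoing), and $w_h=\int_0^{\rho_h}s^4G(s)\,ds>0$. At distance $s$ from $0$ the time is $t_h-s$ (incoming) or $t_h+s$ (outgoing), and pauses contribute nothing. So the half-leg contributes $w_ht_h\mp\int_0^{\rho_h}s^5G(s)\,ds$ to the left side. The second terms cancel in total. For $\mathcal U$, the incoming radii are $\varrho$ and then the $\sigma_\theta$ of all loops; the outgoing radii are the $\sigma_\theta$ of all loops and then $\varrho$, the same multiset, with the same function $G$. Each $\mathcal V_\theta$-leg has equal incoming and outgoing radii. Thus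
$$\sum_hw_ht_h=Y,\quad\text{i.e.}\quad t^*:=\frac{\sum_h w_ht_h}{\sum_h w_h}=\frac YW,\qquad W=\sum_h w_h=\int x^4G\,dt,\quad Y=\int x^2y_1G\,dt .\tag{5}$$
This is the clock: the weighted mean $t^*$ of the times $t_h\in(s_1,s_2)$ equals $Y/W$, and $W,Y$ depend only on $\eta,N_2,N_3$.

**Step 3: computing $W$ and $Y$.** For $W$, the passage over $[-\varrho,\varrho]$ gives $4S\varrho^7(\frac15-\frac17)$. A loop gives $4S\big(\frac{\varrho^2\sigma^5}5-\frac{\sigma^7}7\big)$ on $\mathcal U$ and $\frac45S(\varrho^2-\sigma^2)\sigma^5$ on $\mathcal V_\theta$, with $\sigma=\sigma_\theta$. So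
$$W=\frac8{35}S\varrho^7+\sum_\theta N_\theta\Big[\frac85S\varrho^2\sigma_\theta^5-\frac{48}{35}S\sigma_\theta^7\Big].$$
For $Y$, the passage over $[-\varrho,\varrho]$ gives $2S\int_{-\varrho}^{\varrho}x^2(\varrho^2-x^2)\big(-S+\frac{x^2}2\big)dx=\frac4{35}S\varrho^7-\frac8{15}S^2\varrho^5$. One loop contributes on $\mathcal U$
$$2S\int_{-\sigma}^{\sigma}x^2(\varrho^2-x^2)\Big(-S+\frac{x^2}2\Big)dx=-\frac43S^2\varrho^2\sigma^3+\frac45S^2\sigma^5+\frac25S\varrho^2\sigma^5-\frac27S\sigma^7$$
and on $\mathcal V_\theta$
$$2S(\varrho^2-\sigma^2)\int_{-\sigma}^{\sigma}x^2\Big((\theta-1)S-\frac{x^2}2\Big)dx=\frac43(\theta-1)S^2(\varrho^2\sigma^3-\sigma^5)-\frac25S\varrho^2\sigma^5+\frac25S\sigma^7 .$$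
The terms $\pm\frac25S\varrho^2\sigma^5$ cancel. With $\sigma^7=\theta S\sigma^5$ the coefficient of $S^2\sigma^5$ is $\frac45-\frac43(\theta-1)+\frac4{35}\theta=\frac{32}{15}-\frac{128}{105}\theta$. Hence
$$Y=\frac4{35}S\varrho^7-\frac8{15}S^2\varrho^5+\sum_\theta N_\theta\Big[\frac43(\theta-2)S^2\varrho^2\sigma_\theta^3+\Big(\frac{32}{15}-\frac{128}{105}\theta\Big)S^2\sigma_\theta^5\Big].$$
Divide by $AS^{7/2}$. Since $S\varrho^7/(AS^{7/2})=(A/S)^{5/2}(1+\eta)^{7/2}=r(1+\eta)^{7/2}$ and similarly for the other terms,
$$\frac W{AS^{7/2}}=rW_0(\eta)+\sum_\theta n_\theta W_\theta(\eta),\qquad \frac Y{AS^{7/2}}=rY_0(\eta)+\sum_\theta n_\theta Y_\theta(\eta),$$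
$$W_0=\frac8{35}(1+\eta)^{7/2},\qquad W_\theta=\frac85\theta(1+\eta)-\frac{48}{35}\theta^2\eta,$$
$$Y_0=\frac4{35}(1+\eta)^{7/2}-\frac8{15}\eta(1+\eta)^{5/2},\qquad Y_\theta=\frac43(\theta-2)(1+\eta)+\theta\Big(\frac{32}{15}-\frac{128}{105}\theta\Big)\eta .$$
All these functions are smooth on $[0,\frac1{10}]$.

**Step 4: only $j=1$ occurs.** We evaluate $t^*=Y/W$ for small $\eta$. For $j=0,1$ and $\eta_0$ small, $R_j$ is bounded below by a positive constant, so (4) gives $n>0$ and
$$\frac rn=\sum_\theta\frac{n_\theta}n\,\frac{b_\theta}{R_j}=\frac8{3R_j(0)}+O(\eta),$$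
uniformly in $(N_2,N_3)$; the leading term is $\frac73$ for $j=1$ and $\frac{14}3$ for $j=0$. Since $\sum_\theta\frac{n_\theta}n\theta=\Theta$, the quotients of $W$ and $Y$ by $nAS^{7/2}$ are
$$j=1:\quad \frac73\cdot\frac8{35}+\frac85\Theta=\frac{8+24\Theta}{15},\qquad \frac73\cdot\frac4{35}+\frac43(\Theta-2)=\frac{20\Theta-36}{15},$$
$$j=0:\quad \frac{14}3\cdot\frac8{35}+\frac85\Theta=\frac{16+24\Theta}{15},\qquad \frac{14}3\cdot\frac4{35}+\frac43(\Theta-2)=\frac{20\Theta-32}{15},$$
each up to $O(\eta)$. For $j=-1$, $R_{-1}=O(\eta)$ and $b_\theta\ge1.7$ give $n=O(\eta r)$, so the quotients of $W,Y$ by $rAS^{7/2}$ are $\frac8{35}+O(\eta)$ and $\frac4{35}+O(\eta)$. Therefore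
$$j=1:\ t^*=\frac{5\Theta-9}{6\Theta+2}+O(\eta);\qquad j=0:\ t^*=\frac{5\Theta-8}{6\Theta+4}+O(\eta)\ge\frac18-O(\eta);\qquad j=-1:\ t^*=\frac12+O(\eta).\tag{6}$$
In the middle case the function of $\Theta$ is increasing (its derivative has numerator $5\cdot4+8\cdot6>0$) and equals $\frac18$ at $\Theta=2$. By (5), $t^*$ is a weighted average with positive weights of times in $(\frac1{12},\frac1{10})$, so $t^*<\frac1{10}<\frac18$. Choosing $\eta_0$ small (absolute), only $j=1$, i.e. $e=+1$ and $e'=-1$, occurs. For $j=1$ the leading term in (6) runs from $\frac1{14}$ at $\Theta=2$ to $\frac3{10}$ at $\Theta=3$ and so covers $[\frac1{12},\frac1{10}]$. This is why two values of $\theta$ are used.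

**Step 5: the label determines the level and the date.** Let $\Phi(\eta)=\eta^{5/2}\sum_\theta n_\theta b_\theta(\eta)-R_1(\eta)$, so that (4) with $j=1$ says $\Phi(\eta)=0$. At a zero of $\Phi$,
$$\Phi'=\frac5{2\eta}R_1+\eta^{5/2}\sum_\theta n_\theta b_\theta'-R_1'=R_1\Big(\frac5{2\eta}+O(1)\Big)-R_1'>0$$
for $\eta<\eta_0$ with $\eta_0$ small, because $|\sum n_\theta b_\theta'|\le C\sum n_\theta b_\theta$. A function with positive derivative at each of its zeros in an interval has at most one zero there. So for given $(N_2,N_3)$ there is at most one solution $\eta\in(0,\eta_0)$.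

**Definition.** The pair $(N_2,N_3)$ is the *label*. It determines $\eta$, hence $\beta,\varrho,\sigma_\theta$, and also $t^*=Y/W$.

Since $2^{3/2}N\le n\le3^{3/2}N$, the formula for $r/n$ gives, with absolute constants,
$$cN\le r\le CN,\qquad N\ge1,\qquad \eta=r^{-2/5}\le CN^{-2/5}.\tag{7}$$
These bounds hold for every solution $\eta\in(0,\eta_0)$ of (4) with $j=1$. From now on the absolute constant $\eta_0$ is fixed.

## 9. Anatomy of a gap

Let $\gamma$ be admissible and
$$K=\{t\in[\tfrac1{12},\tfrac1{10}]:\ x=y=c=d=0\},$$
a closed set containing $\frac1{12}$ and $\frac1{10}$.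

**Definition.** A *gap* is a component $(a,b)$ of $[\frac1{12},\frac1{10}]\setminus K$; so $a,b\in K$. For $u\equiv0$ there are no gaps.

We show that every gap consists of one forced itinerary.

**Step 1: motion inside $E$.** On a time interval with $\gamma\in E$ and $x\ne0$ we are in exactly one of $E^\pm$, by connectedness. By (2), $u=1$ a.e. if it is $E^+$ and $u=-1$ a.e. if it is $E^-$. On $E^+$ with $x\ne0$, $\kappa:=7c+x^7$ is constant, since $G=0$, $\dot c=-x^6$ and $u=1$. On $E$, $d$ is constant. While $x=0$, all of $y,c,d$ are constant. Hence within a time interval spent in $E$, a state with $x\ne0$ on $E^+$ can reach $x=0$ later only if $x<0$. If $x=0$ is left, this is to $E^+$ with $x>0$ or to $E^-$ with $x<0$; in both cases $|x|$ then increases, and $x=0$ is not reached again. In particular: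

**(M)** If $\gamma\in E$ on $[\tau_1,\tau_2]$ and $x(\tau_1)=x(\tau_2)=0$, then $x\equiv0$ and $y,c,d$ are constant on $[\tau_1,\tau_2]$.

**Step 2: the values of $\kappa$ at the ends of components.** We compare $\kappa$ at the ends of the components of $\{\gamma\notin E\}$ to see which can follow which. By Section 7 the end points are in $E^+\cap\mathcal D$, with $d=0$ and $x\ne0$, and (3) gives $\kappa=2x^7-2e\beta^7$ there. For type II, $e=1$ on the initial and $e'=-1$ on the final leg by Section 8. So:

* start of type I: $x=\beta$, $\kappa=2\beta^7(1-e)$; end of type I: $x=-\beta$, $\kappa=-2\beta^7(1+e)$;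
* start of type II: $x=-\beta$, $\kappa=-4\beta^7$; end of type II: $x=\beta$, $\kappa=4\beta^7$.

Write I$^\pm$ for type I with $e=\pm1$.

**Step 3: components are locally finite in a gap, and every gap contains one.** Points of $K$ are in $E$ with $x=0$, so each component, with its end points, lies inside one gap $(a,b)$. Each component lasts at least $2\beta$. So components can accumulate at a time $\tau$ only with $\beta\to0$. At their end points then $x\to0$, $y_1=\frac{x^2}2\to0$, $y_2=\frac{x^4}4\to0$, $d=0$ and $7c=\kappa-x^7\to0$; so $\tau\in K$. Hence inside the open interval $(a,b)$ the components are locally finite. If a gap contained no component, then $\gamma\in E$ on $[a,b]$, and (M) would give $x,y,c,d\equiv0$ there, a contradiction.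

**Step 4: predecessors.** Let $C=(s_1,s_2)$ be a component in the gap $(a,b)$. Let $\tau$ be the largest right end point $\le s_1$ of a component in $(a,b)$ (it exists by local finiteness if there is any such end point), or $\tau=a$ if there is none. Then $\gamma\in E$ on $[\tau,s_1]$. If $\tau=s_1$, the *predecessor* of $C$ is the component ending at $s_1$. Recall $\gamma(s_1)\in E^+$ with $x(s_1)\ne0$, and $x(a)=0$. Type I components end with $x<0$ and type II components with $x>0$.

*$C$ is I$^+$: it is the first component, and $s_1=a+\beta$.* Here $x(s_1)=\beta$ and $\kappa=0$. Going backwards from $s_1$ on $E^+$, $x$ decreases with slope $1$ and $\kappa=0$. If $\tau$ is met (possibly $\tau=s_1$) with $x(\tau)>0$, then $\tau\ne a$ and $\tau$ is the end of a type II component, with $\kappa=4x(\tau)^7\ne0$; impossible. So $x=0$ is reached backwards at the time $s_1-\beta\ge\tau$, with $y=0$, $7c=\kappa=0$, $d=0$. This is a time of $K$ in $[a,s_1)$, hence it is $a$. So $s_1=a+\beta$, $\tau=a$, and $\gamma\in E^+$ on $[a,s_1]$.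

*$C$ is of type II: its predecessor is I$^+$ with the same $\beta$.* Here $x(s_1)=-\beta$ and $\kappa=-4\beta^7$. Suppose $\tau<s_1$. Backwards on $E^+$ we have $x<-\beta$ down to time $\tau$. So $\tau\ne a$, and $\tau$ is the end of a type I component at $x(\tau)<-\beta$, with $\kappa\in\{0,-4|x(\tau)|^7\}$, which is not $-4\beta^7$; impossible. So $\tau=s_1$, and the predecessor ends at $x=-\beta$ with $\kappa=-4\beta^7$: it is I$^+$ with the same $\beta$.

*$C$ is I$^-$: its predecessor is of type II with the same $\beta$.* Here $x(s_1)=\beta$ and $\kappa=4\beta^7$. Suppose $\tau<s_1$. Backwards on $E^+$, $x$ decreases. If $\tau$ is met with $x(\tau)\in(0,\beta)$, it is the end of a type II component with $\kappa=4x(\tau)^7\ne4\beta^7$; impossible. So $x=0$ at some $\tau'\in[\tau,s_1)$ with $7c(\tau')=4\beta^7>0$. If $\tau=a$, (M) on $[a,\tau']$ gives $c(\tau')=c(a)=0$, a contradiction. If $\tau>a$, then $\gamma(\tau)\in E^+$, $x(\tau)\ne0$, and $x=0$ is reached later within $E$. So $x(\tau)<0$, $\tau$ is the end of a type I component, and $\kappa(\tau)\le0$. At the first time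 $\tau''\in(\tau,\tau']$ with $x=0$ we have $7c=\kappa(\tau)\le0$, and by (M) $7c(\tau')=7c(\tau'')\le0$, a contradiction. So $\tau=s_1$, and the predecessor ends at $x=\beta>0$: it is of type II with the same $\beta$.

**Step 5: the whole gap.** Tracing predecessors, every gap contains exactly one I$^+$, which is its first component; at most one II, immediately after it; and at most one I$^-$, immediately after the II. All have the same level. After the last component, $\gamma\in E$ until $b$, where $x(b)=0$. If the last component is I$^+$, it ends at $x=-\beta$ with $\kappa=-4\beta^7$; then $E^+$ leads to $x=0$ with $7c=-4\beta^7\ne0$, and (M) gives $c(b)\ne0$, a contradiction. If the last is II, it ends at $x=\beta$ on $E^+$; then $x$ increases and never returns to $0$ within $E$, a contradiction. So the last is I$^-$, which ends at $x=-\beta$ with $\kappa=0$ and $d=0$. Then $E^+$ leads, after time $\beta$, to $x=y=c=d=0$; this time belongs to $K$, so it is $b$. Thus: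

**(8)** Every gap is: $E^+$ from $0$ to $\beta$; $\mathcal D$ from $\beta$ to $-\varrho$ (with $e=1$); $\mathcal U,\mathcal V$-legs with label $(N_2,N_3)$, $j=1$; $\mathcal D$ from $\varrho$ to $-\beta$ (with $e'=-1$); $E^+$ from $-\beta$ to $0$; with possible pauses at $x=0$ on the $\mathcal D,\mathcal U,\mathcal V_\theta$-legs. Here $|u|=1$ a.e. where $x\ne0$, $u=0$ a.e. where $x=0$, and $\max|x|=\varrho<\delta$.

**(9)** Different gaps of one admissible trajectory have different labels. Indeed equal labels give the same $t^*$, but $t^*\in(a,b)$ for each of two disjoint gaps.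

## 10. Profit, length, and gaps that fit into any interval

For a path as in (8) let
$$\mathcal J=\int_a^b(100x^4-y_1^2)\,dt=\mathcal J_{\rm mov}-\int_{\rm pauses}y_1^2\,dt$$
be the change of $w$, where $\mathcal J_{\rm mov}$ is the integral over the moving time; during pauses $x=0$.

**Step 1: $\mathcal J_{\rm mov}>0$.** This makes excursions without pauses profitable. We check each part of the path.

On $E^+$, $y_1^2=x^4/4$, so the contribution is positive. On $\mathcal D$, $|x|\le\varrho$ and $\varrho^2\le1.1A$, so $0<y_1=A-\frac{x^2}2\le A$; the two $\mathcal D$-legs have total length $2(\beta+\varrho)$ and give $\int y_1^2\le2(\beta+\varrho)A^2\le4.1\beta^5$, while $\int100x^4\ge2\cdot100\cdot\frac25\beta^5=80\beta^5$. On $\mathcal U$, $y_1^2=(\frac{x^2}2-S)^2\le\frac{x^4}2+2S^2$. Over $[-\varrho,\varrho]$ the integral is therefore $\ge39.8\varrho^5-4S^2\varrho>0$, since $\varrho^4\geq A^2>S^2$. Over $[-\sigma_\theta,\sigma_\theta]$ it is $\ge39.8\sigma_\theta^5-4S^2\sigma_\theta=\sigma_\theta S^2(39.8\theta^2-4)>0$. On $\mathcal V_\theta$, $x^2\le\theta S$ gives $0\le(\frac\theta2-1)S\le y_1\le(\theta-1)S\le2S$,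 so the integral is $\ge40\sigma_\theta^5-8S^2\sigma_\theta=\sigma_\theta S^2(40\theta^2-8)>0$.

**Step 2: a gap with $\mathcal J\ge0$ is short.** First, $\mathcal J_{\rm mov}\le\int100x^4\,dt\le C\beta^5+C\sum_\theta N_\theta\sigma_\theta^5$, and by (7) $\sum_\theta N_\theta\sigma_\theta^5\le CNS^{5/2}\le CrS^{5/2}=CA^{5/2}=C\beta^5$. So $\mathcal J_{\rm mov}\le C\beta^5$. The moving time is at most
$$C\beta+4\sum_\theta N_\theta\sigma_\theta\le C\beta+CNS^{1/2}\le C\beta+C\eta^{-5/2}\eta^{1/2}\beta\le C\beta\eta^{-2}.\tag{10}$$
During pauses $|y_1|$ is $A$, $S$ or $(\theta-1)S$, so $y_1^2\ge S^2=\beta^4\eta^2$. If $\mathcal J\ge0$, the total pause is therefore at most $\mathcal J_{\rm mov}/S^2\le C\beta^5/(\beta^4\eta^2)=C\beta\eta^{-2}$. Since $\beta=\eta^{k/2}=\eta^{19/2}$, we get with (7)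
$$\mathcal J\ge0\ \Longrightarrow\ b-a\le C\beta\eta^{-2}=C\eta^{15/2}\le CN^{-3}.\tag{11}$$
The choice $k=19$ gives the exponent $3$, which will make a sum over labels converge. Moreover $\eta^k=A<\varrho^2<\delta^2$ gives $\eta<\delta^{2/19}$, and with (7)
$$N\ge cr=c\,\eta^{-5/2}\ge c\,\delta^{-5/19}.\tag{12}$$

**Lemma 5.** Every nonempty open interval $(s,s')\subset(\frac1{12},\frac1{10})$ contains an interval $[a,b]$ carrying a pause-free path as in (8), in $Z\cap M$, starting at time $a$ and ending at time $b$ with $x=y=c=d=0$.

**Proof.** **Step A: choosing labels.** We want the date $t^*$ near a prescribed time. Pick $t_0\in(s,s')$ and put $\Theta_0=\frac{9+2t_0}{5-6t_0}$, so that $\frac{5\Theta_0-9}{6\Theta_0+2}=t_0$. Since the increasing function $\frac{5\Theta-9}{6\Theta+2}$ equals $\frac1{14}$ at $2$ and $\frac3{10}$ at $3$, $\Theta_0\in(2,3)$. Let $N_2,N_3\to\infty$ with $\Theta\to\Theta_0$, i.e. $n_3/n\to\Theta_0-2$; this is possible since the ratio $N_3/N_2$ may approach any positive number. For fixed $\eta_1\in(0,\eta_0)$ and $n$ large, $\Phi(\eta)$ tends to $-\frac87$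 as $\eta\to0$ and is positive at $\eta_1$, because $\sum n_\theta b_\theta\ge1.7n$. So (4) with $j=1$ has a solution $\eta\in(0,\eta_1)$. By uniqueness it is the solution in $(0,\eta_0)$, so along the chosen labels $\eta\to0$, and eventually $\varrho<\delta$.

**Step B: running the path.** We follow (8) without pauses, with the loops in any order, from time $a$ (to be chosen) with $x=y=c=d=0$, and check that the state is always in $Z$.

* $u=1$ to $x=\beta$: $P=0$, so $G=0$, $7c=-x^7$, $d=0$. At $x=\beta$: $\Gamma=m(A)$ and $7c-x^7=-2\beta^7$, so the state is in $\mathcal D$ with $e=1$.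
* $u=-1$ to $x=-\varrho$: $\Gamma=m(A)$ is constant, so $G=0$; then $d=0$, and $7c-x^7$ is constant because $7\dot c=-7x^6$ and $\frac d{dt}x^7=-7x^6$. So we stay in $\mathcal D$. At $x=-\varrho$: $P=m(A)-m(A+S)=P_\eta$, so the state is in $\mathcal U$.
* On $\mathcal U$ ($u=1$), $P$ is constant. At $x=\sigma_\theta$, $\Gamma=P_\eta+m(\theta S)=\Gamma^\theta_\eta$, so the state is in $\mathcal V_\theta$. On $\mathcal V_\theta$ ($u=-1$), $\Gamma$ is constant, and at $x=-\sigma_\theta$ again $P=\Gamma^\theta_\eta-m(\theta S)=P_\eta$.
* At the final $x=\varrho$ on $\mathcal U$: $\Gamma=P_\eta+m(A+S)=m(A)$. The computation of Step 1 in Section 8 shows that (4) with $j=1$, $e=1$ is equivalent to $7c-x^7=2\beta^7$ here. By the computation of Step 2 there, the value of $d$ here is $\sum_hw_h(a+o_h)-Y$, where $t_h=a+o_h$ with offsets $o_h\geq0$ that do not depend on $a$. Choose $a$ so that this is $0$. Then the state is in $\mathcal D$ with $e'=-1$.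
* $u=-1$ to $x=-\beta$: as before the state stays in $\mathcal D$, and at $x=-\beta$ we have $P=m(A)-m(\beta^2)=0$ and $\kappa=2x^7+2\beta^7=0$, $d=0$. Finally $u=1$ on $E^+$ to $x=0$, where $y=0$, $7c=\kappa=0$, $d=0$.

**Step C: the path fits.** By (10) its length is at most $C\beta\eta^{-2}=C\eta^{15/2}\to0$. The choice of $a$ says $\frac YW=a+\frac{\sum_h w_ho_h}W$, so $|a-Y/W|$ is at most the length. By (6), whose derivation from (4) applies here, $Y/W\to\frac{5\Theta_0-9}{6\Theta_0+2}=t_0$. So $[a,b]\subset(s,s')$ eventually. $\square$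

## 11. Maximal $w$ and the proof of Theorem 1

**Step 1: the maximum of $w$ is attained.** This defines $q$. We first keep admissible trajectories away from $|x|=\delta$. By (8), on an admissible trajectory $x=0$ on $K$ and $|x|\le\varrho<\delta$ on each gap, where $\varrho$ is determined by the label. Only finitely many labels have $\varrho\ge\delta/2$, since then $\eta$ is bounded below, so $r$ and $N\le Cr$ are bounded. Hence there is $\bar\rho<\delta$ with $|x|\le\bar\rho$ for all admissible trajectories, and the other coordinates are then uniformly bounded.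

Admissible trajectories exist ($u=0$). Let $\gamma_i$ be admissible with final values $w_i(\frac1{10})$ tending to the supremum. The unit ball of $L^\infty=(L^1)^*$ is weak-$*$ sequentially compact because $L^1$ is separable, so after passing to a subsequence the controls converge weak-$*$ to some $u$, with values in $[-1,1]$ a.e. Then $x_i(t)=\int_{1/12}^tu_i$ converges for every $t$, and uniformly because the $x_i$ are $1$-Lipschitz. The other equations do not contain $u$ and are triangular (in the order $y$; then $c,d$; then $z,w$), so all coordinates converge uniformly. The limit is a trajectory in $\{|x|\le\bar\rho\}\subset M$ of the control $u$, and its end points are limits of the end points, so it is admissible. So a maximum $w^*$ is attained. Put $q=(\frac1{10},0,0,0,0,0,0,w^*)$. There is a trajectory from $p$ to $q$, which is part 1 of Theorem 1.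

Now let $\gamma$ be any trajectory from $p$ to $q$, with control $u$. Its duration is $\frac1{10}-\frac1{12}=\frac1{60}$, and after a time shift its time is the coordinate $t$. It is admissible and maximizes $w(\frac1{10})$. Let $K$ be the set of Section 9 for $\gamma$.

**Step 2: every gap has $\mathcal J\ge0$.** Replace the control by $0$ on a gap $(a,b)$. Then $x=y=c=d=0$ and $z$, $w$ are constant there, and $x,y,c,d,z$ are unchanged after $b$. This is an admissible trajectory with final value $w^*-\mathcal J$, so $w^*-\mathcal J\le w^*$.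

**Step 3: $|K|\ge(1-\varepsilon)/60$.** By (9) the gaps have distinct labels, and there are $N+1$ labels with $N_2+N_3=N$. By Step 2, (11) and (12) the total length of the gaps is at most
$$\sum_{N\ge1,\ N\ge c\delta^{-5/19}}C(N+1)N^{-3}\le C'\delta^{5/19}$$
with $C'$ absolute. We choose $\delta$, subject to $\delta^2\le\eta_0^{k+1}$, so small that this is $\le\varepsilon/60$.

**Step 4: $K$ has empty interior.** Suppose $(s,s')\subset K$ with $s<s'$. There $x=y=c=d=0$, so $w$ is constant. Insert the path of Lemma 5 on $[a,b]\subset(s,s')$. The new trajectory lies in $M$ and in $Z$, and outside $[a,b]$ its $x,y,c,d,z$ are those of $\gamma$, so it is admissible. Its final value is $w^*+\mathcal J_{\rm mov}>w^*$, a contradiction.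

**Step 5: $u\in\{-1,0,1\}$ a.e., and $u=0$ a.e. on $K$.** On $K$ we have $x=0$, so $u=\dot x=0$ a.e. there by (T). On the gaps use (8).

**Step 6: discontinuity at density points.** Let $v=u$ a.e., and suppose $v$ is continuous at a density point $t_*$ of $K$ in the interior of $I$. Since $K$ is closed, $t_*\in K$. Every neighborhood of $t_*$ meets $K$ in positive measure, so by Step 5 it contains points where $v=u=0$. Hence $v(t_*)=0$, and by continuity $|v|<1$ on some $(t_*-h,t_*+h)\subset I$. There $|u|<1$ a.e., so $u=0$ a.e. by Step 5. Thus $x\equiv x(t_*)=0$ on this interval, so $y,c,d$ are constant there, equal to their value $0$ at $t_*$. Hence $(t_*-h,t_*+h)\subset K$, which contradicts Step 4. This proves part 2 of Theorem 1.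

The consequence was derived from part 2 in Section 2. In this example a trajectory from $p$ to $q$ exists, but no trajectory from $p$ to $q$ has a control that is real analytic on an open dense set with null complement, and a fortiori none with countable complement. So (a) and (b) are both false. $\blacksquare$

**Remark.** The proof gives slightly more. Almost every point of $K$ is a density point of $K$ in the interior of $I$, so no control steering $p$ to $q$ agrees a.e. with a function that is continuous almost everywhere (equivalently, with a Riemann integrable function). All such controls take only the values $-1,0,1$ a.e. There is no conflict with (R): $K$ is closed with empty interior, hence nowhere dense, and on each gap a joining control is a.e. equal to a piecewise constant function with finitely many pieces, because by (8) a gap has finitely many legs, each with at most one pause.
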